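# Limits of complete intersection curves of type (4,5)

## 1. Pairs of quartics, where the limit is easy

Cut $\mathbb P^3$ by a surface of degree $a$ and a surface of degree $b$, so that they meet in a smooth curve, and let the two surfaces move. Suppose the moving curve has a limit, in the sense of flat families, and suppose the limit is again smooth. Is the limit still cut out by two surfaces? This lecture answers the question for $(a,b)=(4,5)$. We begin with two quartics, where a short argument about the limit curve alone suffices.

Unless another ring is named, $k$ is an algebraically closed field of characteristic zero and everything lives in $\mathbb P^3=\mathbb P^3_k$. A curve is a closed one-dimensional subscheme of $\mathbb P^3$. The smooth curves below are smooth and connected, hence integral. We write $S=k[x,y,z,w]$ and $H^i_*(G)=\bigoplus_nH^i(G(n))$. For a graded module, $M(j)_n=M_{n+j}$. A vector bundle is *split* if it is a direct sum of line bundles.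

**Definition (specialization).** A smooth curve $C_0\subset\mathbb P^3$ is a *smooth specialization of complete intersection curves of type $(a,b)$* if there is a flat family $\{C_t\}_{t\in T}$ of curves over an irreducible base $T$, with $0\in T$, such that $C_t$ is a smooth complete intersection of surfaces of degrees $a$ and $b$ for all $t$ in a dense open $U\subset T$. Here $T$ is a $k$-scheme of finite type, points are closed points, and the family is a closed subscheme $\mathcal C\subset\mathbb P^3\times T$ flat over $T$.

**Definition (subcanonical).** A smooth curve $C$ is *subcanonical of type $(a,b)$* if its degree is $d=ab$ and $\omega_C\cong\mathcal O_C(a+b-4)$.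

A smooth complete intersection of type $(a,b)$ is subcanonical of that type, by adjunction. A twisted cubic is not subcanonical of any type, because $\deg\omega_C=-2$ is not a multiple of $3$. Throughout, $a\le b$, and
$$s=b-a,\qquad e=a+b-4,\qquad d=ab .$$

**Fact 1.** Any smooth specialization of complete intersection curves of type $(a,b)$ is subcanonical of type $(a,b)$.

The smallest case can be done by hand. Let $C_0$ be a smooth specialization of type $(1,b)$. The set of $t$ with $h^0(\mathcal I_{C_t}(1))\ge1$ is closed and contains $U$, so $C_0$ lies in a plane. Its degree is $b$ by flatness. An integral plane curve of degree $b$ is the zero set of one form of degree $b$ in the plane, so $C_0$ is a complete intersection of type $(1,b)$.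

In general the same semicontinuity gives
$$h^0(\mathcal I_{C_0}(a))\ge1, \tag{1}$$
so a surface of degree $a$ survives. The problem is to find the second surface. We encode the two surfaces in a rank 2 bundle.

**Serre's correspondence.** We recall it in three parts.

(a) Let $A$ be $k$ or a discrete valuation ring, $P=\mathbb P^3_A$, and let $\mathcal D\subset P$ be an $A$-flat locally complete intersection of codimension 2 with $\omega_{\mathcal D/A}\cong\mathcal O_{\mathcal D}(m-4)$. Then there are a rank 2 bundle $\mathcal E$ and an exact sequence $0\to\mathcal O_P\to\mathcal E\to\mathcal I_{\mathcal D}(m)\to0$. Indeed $\mathcal Ext^i(\mathcal O_{\mathcal D},\mathcal O_P)$ is $0$ for $i=0,1$ and is the determinant of the normal bundle, $\omega_{\mathcal D/A}(4)$, for $i=2$. Hence $\mathcal Hom(\mathcal I_{\mathcal D}(m),\mathcal O_P)=\mathcal O_P(-m)$ and $\mathcal Ext^1(\mathcal I_{\mathcal D}(m),\mathcal O_P)\cong\omega_{\mathcal D/A}(4-m)\cong\mathcal O_{\mathcal D}$. Since $H^1(\mathcal O_P(-m))=H^2(\mathcal O_P(-m))=0$, the local-to-global sequence gives $\operatorname{Ext}^1(\mathcal I_{\mathcal D}(m),\mathcal O_P)\cong H^0(\mathcal O_{\mathcal D})$.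 Take the extension with class $1$. In
$$\mathcal Hom(\mathcal O_P,\mathcal O_P)\to\mathcal Ext^1(\mathcal I_{\mathcal D}(m),\mathcal O_P)\to\mathcal Ext^1(\mathcal E,\mathcal O_P)\to0$$
the first map sends $1$ to a generator, so $\mathcal Ext^1(\mathcal E,\mathcal O_P)=0$. Locally $\mathcal I_{\mathcal D}$, hence $\mathcal E$, has a resolution $0\to P_1\to P_0\to\mathcal E\to0$ by free modules. The vanishing says that $P_0^\vee\to P_1^\vee$ is onto, so $P_1\to P_0$ is a split injection and $\mathcal E$ is locally free.

(b) Let $E$ be a rank 2 bundle on $\mathbb P^3$ and $\eta$ a nonzero section that vanishes on no surface. Its zero scheme $Z$ is empty or a locally complete intersection of pure dimension 1. The Koszul complex gives $0\to\mathcal O\to E\to\mathcal I_Z\otimes\det E\to0$. Moreover $\deg Z=c_2(E)$ and $\omega_Z\cong\det E\otimes\mathcal O_Z(-4)$. If $Z=\emptyset$, then $E$ is an extension of line bundles, and it splits because $H^1$ of a line bundle on $\mathbb P^3$ is zero.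

(c) Conversely, let $0\to\mathcal O\xrightarrow{\eta}E\to\mathcal I_C(m)\to0$ be exact, with $E$ a rank 2 bundle and $C$ a curve. Then $\det E\cong\mathcal O(m)$, as one sees off $C$. The map $v\mapsto\eta\wedge v$ kills $\eta$. It induces a map $\mathcal I_C(m)\to\det E=\mathcal O(m)$ that is generically an isomorphism, hence injective, with image $\mathcal I_Z(m)$, where $Z$ is the zero scheme of $\eta$. As $\operatorname{Hom}(\mathcal I_C,\mathcal O)=k$, this map is a nonzero constant, so $Z=C$.

**Lemma 1.** Let $C_0$ be a smooth specialization of type $(a,b)$. There is a rank 2 bundle $F$ with an exact sequence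
$$0\to\mathcal O(-b)\to F\to\mathcal I_{C_0}(a)\to0. \tag{2}$$
For every such $F$: $\det F\cong\mathcal O(-s)$ and $c_2(F)=0$; $h^0(F(-r))=h^0(\mathcal I_{C_0}(a-r))$ for $r\ge0$, so that $h^0(F)\ge1$; $H^1_*(F)\cong H^1_*(\mathcal I_{C_0})(a)$; and if $F$ is split, then $C_0$ is a complete intersection of type $(a,b)$.

*Proof.* By Fact 1, $\omega_{C_0}\cong\mathcal O_{C_0}((a+b)-4)$. Part (a) with $A=k$ and $m=a+b$ gives $0\to\mathcal O\to E\to\mathcal I_{C_0}(a+b)\to0$, and $F=E(-b)$ satisfies (2).

Now let $F$ satisfy (2). By (c), $F(b)$ has determinant $\mathcal O(a+b)$ and a section with zero scheme $C_0$, so $c_2(F(b))=ab$. Hence $\det F=\mathcal O(a-b)$ and $c_2(F)=ab-b(a+b)+b^2=0$. The cohomology statements follow from (2), because $H^1_*(\mathcal O)=H^2_*(\mathcal O)=0$ and $h^0(\mathcal O(-b-r))=0$; then $h^0(F)\ge1$ is (1). If $F=\mathcal O(p)\oplus\mathcal O(q)$, then $p+q=-s$ and $pq=0$, so $F(b)=\mathcal O(b)\oplus\mathcal O(a)$. Thus $C_0$ is the zero scheme of a pair of forms of degrees $b$ and $a$. $\square$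

**Lemma 2.** Let $F$ be as in Lemma 1, and suppose $C_0$ is not a complete intersection. Then there are an integer $r\ge1$ with $h^0(\mathcal I_{C_0}(a-r))\ne0$ and a locally complete intersection curve $Y$ with
$$0\to\mathcal O(r)\to F\to\mathcal I_Y(-s-r)\to0,\qquad \deg Y=r(r+s),\qquad \omega_Y\cong\mathcal O_Y(-s-2r-4). \tag{3}$$

*Proof.* Let $r$ be the largest integer with $h^0(F(-r))\ne0$; by Lemma 1, $r\ge0$. A nonzero section of $F(-r)$ vanishes on no surface: if it vanished on one of degree $j\ge1$, dividing by the equation would give a nonzero section of $F(-r-j)$. Let $Y$ be its zero scheme. By (b), $\deg Y=c_2(F(-r))=0+sr+r^2$, and $\det F(-r)=\mathcal O(-s-2r)$ gives the rest of (3). If $r=0$, then $Y$ has degree $0$, so it is empty, $F$ splits by (b), and $C_0$ is a complete intersection. So $r\ge1$, the degree $r(r+s)$ is positive, and $Y\ne\emptyset$. Finally $h^0(F(-r))=h^0(\mathcal I_{C_0}(a-r))$ by Lemma 1. $\square$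

**Lemma 3.** In Lemma 2, $(s,r)=(0,1)$ is impossible.

*Proof.* $Y$ would be locally Cohen–Macaulay of degree 1, hence generically reduced and irreducible, hence reduced: a line. But (3) says $\omega_Y=\mathcal O_Y(-6)$, whereas a line has $\omega_Y=\mathcal O_Y(-2)$. $\square$

To use this for quartics we must exclude $r\ge2$, that is, curves on planes and quadrics. Two small tools are needed, and both return later for cubic surfaces.

**Lemma 4.** Let $\tilde C$ be an integral curve on a smooth projective surface and $D$ a divisor with $\mathcal O_{\tilde C}(D)$ trivial and $H^1(\mathcal O(D-\tilde C))=0$. Then $D$ is linearly equivalent to an effective divisor disjoint from $\tilde C$.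

*Proof.* In $0\to\mathcal O(D-\tilde C)\to\mathcal O(D)\to\mathcal O_{\tilde C}(D)\to0$ the section $1$ of the right-hand sheaf lifts to $\mathcal O(D)$. The lift has no zero on $\tilde C$. $\square$

**Lemma 5.** Let $\Gamma\subset\mathbb P^2$ be an integral curve of degree $m\in\{2,3\}$, $\Sigma\subset\mathbb P^3$ the cone over it with vertex $v$, and $\gamma$ the genus of the normalization $\tilde\Gamma$. Let $C\subset\Sigma$ be a smooth curve of degree $d>1$ with $\omega_C\cong\mathcal O_C(e)$. Then there are integers $\alpha>0$ and $\varepsilon\in\{0,1\}$ with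
$$d=m\alpha+\varepsilon,\qquad m\alpha^2+2\alpha\varepsilon-2\varepsilon+(2\gamma-2-m)\alpha=de. \tag{4}$$

*Proof.* Let $\mathcal M$ be the pullback of $\mathcal O_\Gamma(1)$ to $\tilde\Gamma$, of degree $m$. The ruled surface $P=\mathbb P(\mathcal O\oplus\mathcal M)$ over $\tilde\Gamma$ maps birationally to $\Sigma$ and contracts a section $E$ with $E^2=-m$ to $v$. Let $f$ be a fiber and $H$ the pullback of $\mathcal O_\Sigma(1)$. From $H\cdot E=0$ and $H\cdot f=1$ we get $H\equiv E+mf$. The map is an isomorphism away from $E$ and from the fibers over singular points of $\Gamma$, whose images are lines. As $d>1$, $C$ is not a line, so its strict transform $\tilde C$ is birational to $C$. It is also finite over the smooth curve $C$, so $\tilde C\cong C$.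

Write $\tilde C\equiv\alpha E+\beta f$. Then $d=\tilde C\cdot H=\beta$ and $\alpha=\tilde C\cdot f\ge0$. Put $\varepsilon=\tilde C\cdot E=\beta-m\alpha$. The ideal of $v$ is generated by the linear forms through $v$. Such a form pulls back to $E$ plus the fibers over its zeros on $\tilde\Gamma$, and these forms have no common zero on $\tilde\Gamma$. So the ideal of $v$ generates $\mathcal O_P(-E)$. On $C$ the ideal of $v$ generates the maximal ideal of $v$ if $v\in C$ and the unit ideal otherwise, because $C$ is smooth. Transporting to $\tilde C\cong C$ we find $\varepsilon\in\{0,1\}$. If $\alpha=0$, then $d=\varepsilon\le1$, which is excluded; so $\alpha>0$.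

Now $\tilde C^2=-m\alpha^2+2\alpha\beta=m\alpha^2+2\alpha\varepsilon$. Also $K_P\equiv-2E+(2\gamma-2-m)f$, since this class has degree $-2$ on $f$ and satisfies adjunction on $E$. So $K_P\cdot\tilde C=-2\varepsilon+(2\gamma-2-m)\alpha$. Adjunction, $\tilde C^2+K_P\cdot\tilde C=\deg\omega_C=de$, is (4). $\square$

**Lemma 6.** Let $a,b\ge3$. A smooth curve $C$ of degree $d=ab$ with $\omega_C\cong\mathcal O_C(e)$, $e=a+b-4$, lies in no plane and on no quadric.

*Proof.* In a plane, $\omega_C=\mathcal O_C(d-3)$, so $e=d-3$, which says $(a-1)(b-1)=0$; false. Hence a quadric $\mathcal Q\supset C$ is integral, for otherwise $C$ would lie in one of its planes.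

Suppose $\mathcal Q$ is smooth and $C$ has type $(p,q)$. If $p$ or $q$ were $0$, the connected curve $C$ would be a line; so $p,q>0$. Put $D=(p-2-e,\,q-2-e)$. By adjunction $\mathcal O_C(D)$ is trivial, and $H^1(\mathcal O_{\mathcal Q}(D-C))=H^1(\mathcal O_{\mathcal Q}(-2-e,-2-e))=0$. By Lemma 4, $D=(d_1,d_2)$ is effective, so $d_1,d_2\ge0$, and $0=D\cdot C=d_1q+d_2p$. Hence $D=0$, so $p=q=e+2$ and $ab=d=2(e+2)=2(a+b-2)$, which says $(a-2)(b-2)=0$; false.

Suppose $\mathcal Q$ is a cone. Lemma 5 with $m=2$, $\gamma=0$ gives $2\alpha^2+2\alpha\varepsilon-2\varepsilon-4\alpha=de$. (These are the curves of Hartshorne, *Algebraic Geometry*, Ex. V.2.9.) If $\varepsilon=0$, then $2\alpha^2-4\alpha=2\alpha e$, so $\alpha=e+2$ and $d=2(e+2)$, just excluded. If $\varepsilon=1$, then $2\alpha^2-2\alpha-2=(2\alpha+1)e$. Double this and use $2\alpha\equiv-1$ modulo $2\alpha+1$: $0\equiv1+2-4=-1$. So $d=2\alpha+1$ divides $1$; false, as $d\ge9$. $\square$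

**Proposition 7.** Every smooth specialization of complete intersection curves of type $(4,4)$ is a complete intersection.

*Proof.* Suppose $C_0$ is not. Lemma 2 gives $r\ge1$ with $h^0(\mathcal I_{C_0}(4-r))\ne0$, so $r\le3$. By Fact 1 we may apply Lemma 6, which excludes $r=2$ (a quadric) and $r=3$ (a plane). So $(s,r)=(0,1)$, which Lemma 3 forbids. $\square$

What changes for a quartic and a quintic? Lemmas 1, 2 and 6 apply as they stand, and we are again left with $r=1$. But now $s=1$, and (3) asks for a curve $Y$ of degree 2 with $\omega_Y\cong\mathcal O_Y(-7)$. There is no such line, but there may be such a double line.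

## 2. A quartic and a quintic: a double line of Euler characteristic 7

**Lemma 8.** Suppose $(s,r)=(1,1)$ in Lemma 2, and let $M=H^1_*(F)$. In suitable coordinates there are forms $f,g\in k[z,w]$ of degree $6$ without common zero such that
$$M\cong\bigl(k[z,w]/(f,g)\bigr)(3)\qquad(x,y\text{ act by }0).$$
In particular $M$ is generated as an $S$-module by one element of degree $-3$, $\dim M_{-3}=1$, and $h^0(F(-3))=0$.

*Proof.* **Step 1: find the shape of $Y$.** By (3), $\deg Y=2$ and $\omega_Y=\mathcal O_Y(-7)$. Duality on $Y$ gives $-\chi(\mathcal O_Y)=\chi(\omega_Y)=-14+\chi(\mathcal O_Y)$, so $\chi(\mathcal O_Y)=7$. A reduced curve of degree 2 is a conic, two incident lines or two skew lines, with $\chi\in\{1,2\}$. So $Y$ is not reduced. Being locally Cohen–Macaulay, it is then not generically reduced, so it is a double structure on a line $L=\{x=y=0\}$.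

**Step 2: describe the double structure.** Let $\mathcal N=\mathcal I_L/\mathcal I_Y\subset\mathcal O_Y$. It has no sections with finite support, and its length at the generic point of $L$ is $1$. So $\mathcal I_L\mathcal N\subset\mathcal O_Y$ vanishes at the generic point of $L$ and has finite support; hence it is $0$. Thus $\mathcal N$ is a torsion-free $\mathcal O_L$-module of rank one, $\mathcal N\cong\mathcal O_L(p)$, and $7=\chi(\mathcal O_L)+\chi(\mathcal O_L(p))=p+2$ gives $p=5$. The surjection $\mathcal I_L\to\mathcal N$ factors through $\mathcal I_L/\mathcal I_L^2=\mathcal O_L(-1)^2\to\mathcal O_L(5)$, with $x\mapsto f$, $y\mapsto g$. Here $f,g\in k[z,w]_6$ have no common zero, by surjectivity.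

**Step 3: compute the cohomology.** In $0\to\mathcal I_Y\to\mathcal I_L\to\mathcal O_L(5)\to0$ we have $H^1_*(\mathcal I_L)=0$ and $H^0_*(\mathcal I_L)=(x,y)$, whose image in $k[z,w](5)$ is generated by $f,g$. So $H^1_*(\mathcal I_Y)\cong(k[z,w]/(f,g))(5)$. From (3), $0\to\mathcal O(1)\to F\to\mathcal I_Y(-2)\to0$, so $M\cong H^1_*(\mathcal I_Y)(-2)=(k[z,w]/(f,g))(3)$. Finally $h^0(F(-3))\le h^0(\mathcal O(-2))+h^0(\mathcal I_Y(-5))=0$. $\square$

**Such bundles exist.** No argument on $F$ alone, like the one for $(4,4)$, can contradict (3). Take for $Y$ the double line with ideal $(x^2,xy,y^2,\,xg-yf)$, where $f=z^6$, $g=w^6$. It is the kernel of $\mathcal I_L\to\mathcal O_L(5)$ as above. It is a local complete intersection: where $f\ne0$, say, it is locally generated by $y-xg/f$ and $x^2$. We have $\chi(\mathcal O_Y)=1+6=7$. The sequence $0\to\mathcal O_L(5)\to\mathcal O_Y^*\to\mathcal O_L^*\to0$, $n\mapsto1+n$, and $H^1(\mathcal O_L(5))=0$ show that a line bundle on $Y$ is determined by its degree on $L$. For $\omega_Y$ this degree $j$ satisfies $2j+\chi(\mathcal O_Y)=\chi(\omega_Y)=-\chi(\mathcal O_Y)$,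 so $j=-7$ and $\omega_Y\cong\mathcal O_Y(-7)$. Serre's correspondence (a) with $m=-3$, followed by a twist by $1$, gives a rank 2 bundle $F$ with $0\to\mathcal O(1)\to F\to\mathcal I_Y(-2)\to0$. Its Chern classes are $c_1=-1$ and $c_2=2-3+1=0$, those of $\mathcal O\oplus\mathcal O(-1)$; but $H^1_*(F)\cong(k[z,w]/(z^6,w^6))(3)\ne0$, so $F$ is not split.

Two further facts say why $(4,5)$ is the case to examine.

**Fact 2.** Any smooth specialization of complete intersection curves of type $(a,b)$ with $a\le4$ is a complete intersection, except possibly when $(a,b)=(4,5)$.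

**Fact 3.** There are smooth subcanonical curves of type $(4,5)$, that is, smooth connected curves of degree $20$ with $\omega_C\cong\mathcal O_C(5)$, which are not complete intersections.

So can a curve as in Fact 3 be a specialization of complete intersections? The answer is no. Here are the results.

**Definition (monogenic).** A graded $S$-module is *monogenic* if it is generated by one homogeneous element. The *Rao module* of a curve $C$ is $H^1_*(\mathcal I_C)$.

For the skew lines $\{x=y=0\}$ and $\{z=w=0\}$ the Rao module is the cokernel of $S\to k[z,w]\oplus k[x,y]$, which is $k$ in degree $0$: monogenic. For three disjoint lines the part of degree $0$ has dimension $2$ and the parts of negative degree vanish; so that module is not monogenic. By Lemma 8, $M$ is monogenic.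

**Theorem A.** ($\operatorname{char}k=0$.) Every smooth specialization of complete intersection curves of type $(4,5)$ is a complete intersection. So no smooth subcanonical curve of type $(4,5)$ that is not a complete intersection is a specialization of complete intersections of type $(4,5)$.

**Theorem B.** Let $R$ be a discrete valuation ring with residue field $k$ (any field), fraction field $K$, and $2\in R^\times$. Let $\mathcal F$ be a rank 2 bundle on $\mathbb P^3_R$ with $\mathcal F_K$ split. If the $S$-module $H^1_*(F)$ of the special fiber $F$ is generated by one homogeneous element, then $F$ is split.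

**Theorem C.** ($\operatorname{char}k=0$.)

1. If a smooth specialization $C_0$ of complete intersections of type $(a,b)$ has monogenic Rao module $H^1_*(\mathcal I_{C_0})$, it is a complete intersection.
2. If $b\in\{a,a+1\}$ and $C_0$ is a smooth specialization of type $(a,b)$ with $h^0(\mathcal I_{C_0}(a-2))=0$, then $C_0$ is a complete intersection.
3. Every smooth specialization of type $(5,5)$ or $(5,6)$ is a complete intersection.
4. For $(a,b)=(4,5),(5,5),(5,6)$, the smooth complete intersections of type $(a,b)$ form an open and closed subset of the open subscheme of the Hilbert scheme parametrizing smooth connected curves.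

## 3. The family of bundles, and a class that does not lift

Since $F$ alone gives no contradiction, the family must be used.

**Lemma 9.** Let $C_0$ be a smooth specialization of type $(a,b)$ with $0\notin U$. There are a discrete valuation ring $R$ with residue field $k$ and fraction field $K$, and a rank 2 bundle $\mathcal F$ on $X=\mathbb P^3_R$, such that $\det\mathcal F\cong\mathcal O_X(-s)$, $H^1(\mathcal F_K(n))=0$ for all $n$, and the special fiber $F$ satisfies (2).

*Proof.* **Step 1: replace the base by a smooth curve.** Choose an irreducible curve in $T_{\rm red}$ through $0$ meeting $U$ (Mumford, *Abelian Varieties*, §6, Lemma). Normalize it, pull back the family, choose a point over $0$ and call it $0$, and remove the finitely many other points whose image is not in $U$. Now $T$ may be taken to be a smooth affine curve with $C_t$ a smooth complete intersection of type $(a,b)$ for $t\ne0$. All fibers are smooth and the family is flat, so $\mathcal C\to T$ is smooth. Let $R=\mathcal O_{T,0}$, and write $\mathcal C\subset X$ for the restriction to $R$. It is a locally complete intersection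 of codimension 2.

**Step 2: make the relative dualizing sheaf a twist of the structure sheaf.** Let $\mathcal L=\omega_{\mathcal C/T}(-e)$. It is trivial on $C_t$, by adjunction for $t\ne0$ and by Fact 1 for $t=0$. The fibers are connected, so $h^0(\mathcal L|_{C_t})=1$ for all $t$. By Grauert's theorem the direct image of $\mathcal L$ is a line bundle compatible with base change. A local generator restricts on each fiber to a nonzero section of a trivial bundle, so it vanishes nowhere. Over $R$ we get $\omega_{\mathcal C/R}\cong\mathcal O_{\mathcal C}(e)$.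

**Step 3: build $\mathcal F$ and check its properties.** Serre's correspondence (a) with $A=R$ and $m=a+b$, twisted by $-b$, gives
$$0\to\mathcal O_X(-b)\to\mathcal F\to\mathcal I_{\mathcal C}(a)\to0 .$$
Off the codimension 2 subset $\mathcal C$ this shows $\det\mathcal F\cong\mathcal O_X(a-b)$. As $\mathcal O_{\mathcal C}$ and $\mathcal I_{\mathcal C}$ are $R$-flat, the sequence restricts to (2). On the generic fiber, $H^1(\mathcal F_K(n))=H^1(\mathcal I_{C_K}(n+a))$. By semicontinuity its dimension is at most $h^1(\mathcal I_{C_t}(n+a))$ for any $t\in T$. For $t\ne0$ this is $0$, because $C_t$ is a complete intersection. $\square$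

**Standing hypotheses of Sections 3, 4, 5.** $R$ is a discrete valuation ring with uniformizer $\pi$, residue field $k$ (any field) and fraction field $K$; $X=\mathbb P^3_R$, $S_R=R[x,y,z,w]$; $\mathcal F$ is a rank 2 bundle on $X$ with special fiber $F$, $\det\mathcal F\cong\mathcal O_X(c)$, and $H^1(\mathcal F_K(n))=0$ for all $n$.

Since $\mathcal F^\vee\cong\mathcal F(-c)$, Serre duality gives $H^2(\mathcal F_K(n))=0$ for all $n$ as well. Put
$$N_n=H^1(X,\mathcal F(n)),\qquad Q_n=H^2(X,\mathcal F(n)),\qquad M_n=H^1(\mathbb P^3_k,F(n)).$$
The $R$-modules $N_n$ and $Q_n$ are finitely generated and vanish over $K$, so they have finite length. For a module $G$ let $G[\pi]$ be the kernel of $\pi$; a nonzero $G$ of finite length has $G[\pi]\neq0$. From $0\to\mathcal F\xrightarrow{\pi}\mathcal F\to F\to0$ we get exact sequences, compatible with multiplication by $S_R$: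
$$0\to N_n/\pi N_n\to M_n\to Q_n[\pi]\to0, \tag{5}$$
$$H^0(F(n))\to N_n[\pi]\to0. \tag{6}$$

The first thing to try is to lift the generator of $M$. In the situation of Lemma 8, $H^0(F(-3))=0$, so $N_{-3}[\pi]=0$ by (6), and therefore $N_{-3}=0$. If the generator of $M_{-3}$ came from $N_{-3}$, we would have $M_{-3}=0$, a contradiction. But (5) only says
$$M_{-3}\cong Q_{-3}[\pi],$$
so the generator is a class that does not lift, and the attempt stops at the module $Q_{-3}$. Counting dimensions does not help. Here $\det F=\mathcal O(-1)$, so duality gives $h^2(F(-3))=h^1(F)=\dim M_0=4$ and $h^3(F(-3))=h^0(F)=h^0(\mathcal O(1))=4$. Thus the numbers $h^i(F(-3))$ are $0,1,4,4$, while for the generic bundle, which has the cohomology of $\mathcal O(-3)\oplus\mathcal O(-4)$, they are $0,0,0,1$. Every number goes up or stays equal, and both alternating sums are $-1$.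

So the whole matter is whether $Q_{-3}$ vanishes, and we need structure on $Q$ beyond lengths.

## 4. A linking form on the torsion of $H^2$

Serre duality pairs $H^1$ with $H^2$ on $\mathbb P^3$. On torsion in $H^2$ over $R$ one can divide by a power of $\pi$ once, and this yields a pairing of $Q_n$ with $Q_m$ for $n+m+c=-4$. A rank 2 bundle carries the *alternating* pairing $\varphi:\mathcal F\otimes\mathcal F\to\det\mathcal F\cong\mathcal O_X(c)$, $u\otimes v\mapsto u\wedge v$, which is perfect. This makes the pairing on $Q$ skew.

Why that helps is already visible in linear algebra. On $R/\pi\oplus R/\pi$ there is a nondegenerate skew form, with $\langle e_1,e_2\rangle=1=-\langle e_2,e_1\rangle$ and $\langle e_i,e_i\rangle=0$. On a cyclic module $R/\pi^\alpha$, $\alpha\ge1$, with generator $\epsilon$, a skew form has $2\langle\epsilon,\epsilon\rangle=0$. So if $2$ is invertible it is zero.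

**Textbook facts used.** Let $R_\nu=R/\pi^\nu$. It is an injective module over itself, so $\operatorname{Hom}(-,R_\nu)$ is exact on $R_\nu$-modules of finite length, and it preserves length. Hence Grothendieck duality on $\mathbb P^3_{R_\nu}$ says that, for a vector bundle $G$, cup product into $H^3(\mathcal O(-4))\cong R_\nu$ is a perfect pairing $H^i(G)\times H^{3-i}(G^\vee(-4))\to R_\nu$. Also $H^3(\mathcal O_X(-4))\cong R$ is torsion-free.

**Proposition 10.** Let $n+m+c=-4$, and let $\pi^\nu$ kill $Q_n$ and $Q_m$. There are $R$-bilinear pairings $\langle\,,\rangle:Q_n\times Q_m\to R_\nu$ and $Q_m\times Q_n\to R_\nu$ such that: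

(a) $\langle u,v\rangle=-\langle v,u\rangle$ for $u\in Q_n$, $v\in Q_m$;

(b) if $u\in Q_n$ and $\langle u,Q_m\rangle=0$, then $u=0$, and likewise with $n,m$ exchanged; moreover $\operatorname{length}Q_n=\operatorname{length}Q_m$;

(c) if $h\in S_R$ is a form of degree $m-n\ge0$, then $\langle hu,u'\rangle=\langle u,hu'\rangle$ for $u,u'\in Q_n$.

*Proof.* **Step 1: define the pairing.** Let $\mathcal F_\nu=\mathcal F/\pi^\nu\mathcal F$. The sequence $0\to\mathcal F\xrightarrow{\pi^\nu}\mathcal F\to\mathcal F_\nu\to0$ gives a connecting map
$$\partial:H^1(\mathcal F_\nu(n))\to H^2(\mathcal F(n))=Q_n,$$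
whose image is the kernel of $\pi^\nu$ on $Q_n$, that is, all of $Q_n$. For $u\in Q_n$ and $v\in Q_m$ choose $\tilde u$ with $\partial\tilde u=u$, let $\bar v\in H^2(\mathcal F_\nu(m))$ be the reduction of $v$, and put
$$\langle u,v\rangle=\tilde u\cup\bar v\in H^3(\mathcal O_X(-4)/\pi^\nu)=R_\nu,$$
the cup product being formed with $\varphi$. Two choices of $\tilde u$ differ by the reduction of some $\alpha\in H^1(\mathcal F(n))$, so the values differ by the reduction of $\alpha\cup v\in H^3(\mathcal O_X(-4))\cong R$. Since $v$ is torsion, $\alpha\cup v$ is torsion, hence $0$. So the pairing is well defined, and it is bilinear. The pairing $Q_m\times Q_n\to R_\nu$ is defined in the same way.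

**Step 2: prove (c).** The map $\partial$ commutes with multiplication by $h$, so $h\tilde u$ is a lift of $hu$. As $\varphi$ is $\mathcal O_X$-bilinear, $\langle hu,u'\rangle=h\tilde u\cup\overline{u'}=\tilde u\cup h\overline{u'}=\langle u,hu'\rangle$.

**Step 3: prove (a), by moving the tilde from one factor to the other.** Use Čech cochains of a finite affine cover; there reduction modulo $\pi^\nu$ is onto, and $\pi$ is a nonzerodivisor. Let $U,V$ be 1-cochains of $\mathcal F(n),\mathcal F(m)$ lifting cocycles that represent $\tilde u,\tilde v$. Then $dU=\pi^\nu U'$ and $dV=\pi^\nu V'$, where $U',V'$ are cocycles representing $u,v$. Now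
$$d(U\cup V)=dU\cup V-U\cup dV=\pi^\nu\,(U'\cup V-U\cup V').$$
Put $\xi=U'\cup V-U\cup V'$. From $\pi^\nu d\xi=0$ we see that $\xi$ is a cocycle, and $\pi^\nu[\xi]=0$ in $H^3(\mathcal O_X(-4))\cong R$. So $[\xi]=0$, and reduction modulo $\pi^\nu$ gives $\bar u\cup\tilde v=\tilde u\cup\bar v$. Exchanging factors of degrees $2$ and $1$ gives the sign $(-1)^{2\cdot1}=+1$ from graded commutativity and the sign $-1$ because $\varphi$ is alternating. So $\bar u\cup\tilde v=-\tilde v\cup\bar u$, and
$$\langle u,v\rangle=\tilde u\cup\bar v=\bar u\cup\tilde v=-\tilde v\cup\bar u=-\langle v,u\rangle .$$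

**Step 4: prove (b), by comparing lengths.** Let $\ell$ denote length. Since $\mathcal F_\nu(n)^\vee(-4)\cong\mathcal F_\nu(-c-n-4)=\mathcal F_\nu(m)$, cup product $H^1(\mathcal F_\nu(n))\times H^2(\mathcal F_\nu(m))\to R_\nu$ is perfect. Let $V=\ker\partial\subset H^1(\mathcal F_\nu(n))$, which is the image of $H^1(\mathcal F(n))$, and let $W\subset H^2(\mathcal F_\nu(m))$ be the image of $Q_m$. Then $W\cong Q_m/\pi^\nu Q_m=Q_m$. Step 1 showed $V\subset W^\perp$. As $W^\perp\cong\operatorname{Hom}(H^2(\mathcal F_\nu(m))/W,R_\nu)$,
$$\ell(W^\perp)=\ell(H^1(\mathcal F_\nu(n)))-\ell(W)=\ell(V)+\ell(Q_n)-\ell(Q_m).$$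
Since $\ell(V)\le\ell(W^\perp)$, we get $\ell(Q_n)\ge\ell(Q_m)$. Exchanging $n$ and $m$ gives equality, hence $W^\perp=V$. If $\langle u,Q_m\rangle=0$, then $\tilde u\in W^\perp=V$ and $u=\partial\tilde u=0$. The same argument applies with $n,m$ exchanged. $\square$

**Example, and a check on the sign.** The same construction can be carried out by hand on $\mathbb P^1_R$, with coordinates $x,y$, where $\tilde u$ has degree $0$ and $\bar v$ has degree $1$. Let $0\to\mathcal O(-2)\xrightarrow{i}\mathcal G\to\mathcal O\to0$ be the extension with class $\pi\cdot[1/(xy)]$. The section $1$ of $\mathcal O$ lifts to $e_0$ on $\{x\ne0\}$ and to $e_1$ on $\{y\neq0\}$, with $e_1-e_0=\pi\, i(1/(xy))$. The boundary map $H^0(\mathcal O)=R\to H^1(\mathcal O(-2))=R$ is multiplication by $\pi$, so $H^1(\mathcal G)\cong R/\pi$, generated by $u=[i(1/(xy))]$. With $\nu=1$ the cochain $(e_0,e_1)$ reduces to a lift $\tilde u$ of $u$. Normalizing $\varphi:\mathcal G\otimes\mathcal G\to\mathcal O(-2)$ by $\varphi(e_j,i(\lambda))=\lambda$, we find $\langle u,u\rangle=[1/(xy)]=1\ne0$. So here the form is not skew when $2$ is invertible.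 Indeed for degrees $0$ and $1$ Step 3 reads $d(U\cup V)=dU\cup V+U\cup dV$, which adds one more sign and makes the form symmetric. The family $\mathcal G(1)$ goes from $\mathcal O\oplus\mathcal O$ over $K$ to $\mathcal O(1)\oplus\mathcal O(-1)$ over $k$. On $\mathbb P^3$ the sign is the opposite one, and everything rests on it.

## 5. Cyclicity makes the form symmetric

If $Q_n$ and $Q_m$ are identified by multiplication with a form $h$, Proposition 10(c) says that $(u,u')\mapsto\langle u,hu'\rangle$ differs from $\langle hu,u'\rangle$ by nothing. Together with skewness this kills the form on a cyclic module. What remains is to produce $h$.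

**Proposition 11.** Under the standing hypotheses, assume $2\in R^\times$ and that $M=\bigoplus M_n$ is generated over $S$ by one homogeneous element. Then $Q_n=0$ for all $n$.

*Proof.* **Step 1: find the lowest piece of $Q$.** Suppose $Q=\bigoplus Q_n\ne0$. By (5), $Q[\pi]=\bigoplus Q_n[\pi]$ is a graded quotient of $M$, and it is nonzero. So it is generated by its component in some degree $\sigma$, and this component is one-dimensional over $k$. For $n<\sigma$ we have $Q_n[\pi]=0$, so $Q_n=0$. Since $Q_\sigma[\pi]$ is one-dimensional, $Q_\sigma\cong R/\pi^\alpha$ with $\alpha\ge1$.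

**Step 2: identify it with its dual piece by a form.** Let $\tau=-4-c-\sigma$. By Proposition 10(b), $\ell(Q_\tau)=\ell(Q_\sigma)=\alpha>0$, so $\tau\ge\sigma$. Since $0\ne Q_\tau[\pi]=S_{\tau-\sigma}\cdot Q_\sigma[\pi]$, some form in $S_{\tau-\sigma}$ does not kill $Q_\sigma[\pi]$. Lift it to a form $h\in S_R$ of the same degree. As $Q_\sigma[\pi]$ is one-dimensional, $h$ is injective on it. The kernel of $h:Q_\sigma\to Q_\tau$ thus has no $\pi$-torsion, so it is zero. By equality of lengths $h:Q_\sigma\to Q_\tau$ is bijective.

**Step 3: play the two symmetries against each other.** Let $\epsilon$ generate $Q_\sigma$; then $h\epsilon$ generates $Q_\tau$. By (a) and then (c) of Proposition 10,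
$$\langle\epsilon,h\epsilon\rangle=-\langle h\epsilon,\epsilon\rangle=-\langle\epsilon,h\epsilon\rangle .$$
So $2\langle\epsilon,h\epsilon\rangle=0$, and $\langle\epsilon,h\epsilon\rangle=0$ because $2$ is a unit. Hence $\langle\epsilon,Q_\tau\rangle=0$, and $\epsilon=0$ by (b). This contradicts $\alpha\ge1$. $\square$

In Propositions 10 and 11 the characteristic enters only through the invertibility of $2$.

## 6. Proof of Theorem A

Let $C_0$ be a smooth specialization of type $(4,5)$, and suppose it is not a complete intersection. Then $0\notin U$. Take $\mathcal F$ as in Lemma 9, with special fiber $F$; here $s=1$ and $c=-1$.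

**Step 1: reduce to the double line.** Lemma 2, applied to this $F$, gives $r\ge1$ with $h^0(\mathcal I_{C_0}(4-r))\ne0$. So $r\le3$. By Fact 1 and Lemma 6, $C_0$ lies in no plane and on no quadric, which excludes $r=3$ and $r=2$. So $(s,r)=(1,1)$, and Lemma 8 applies: $M$ is generated by one element of degree $-3$, $\dim M_{-3}=1$ and $H^0(F(-3))=0$.

**Step 2: complete the lifting argument of Section 3.** In characteristic $0$ we have $2\in R^\times$, so Proposition 11 gives $Q_{-3}=0$. By (6), $N_{-3}[\pi]$ is a quotient of $H^0(F(-3))=0$, so the finite length module $N_{-3}$ is zero. Now (5) in degree $-3$ gives $M_{-3}=0$, which contradicts $\dim M_{-3}=1$.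

So $C_0$ is a complete intersection, and the second sentence of Theorem A follows from the first. $\blacksquare$

## 7. Four equations in a five-dimensional local ring: Theorem B

In Theorem B nothing is known about $H^0(F(n))$, so (6) cannot finish the proof. Instead, once $Q=0$, the module $N$ will be a cyclic module of finite length over $S_R$ defined by four equations. But $S_R$ has dimension $5$ at the origin of its special fiber. We use Horrocks' criterion: a bundle $B$ on $\mathbb P^3$ over a field is split if and only if $H^1_*(B)=H^2_*(B)=0$. For a rank 2 bundle $F$, $F^\vee\cong F\otimes(\det F)^{-1}$ and Serre duality show that $H^1_*(F)=0$ suffices.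

*Proof of Theorem B.* As $\operatorname{Pic}X=\mathbb Z$, we have $\det\mathcal F\cong\mathcal O_X(c)$ for some $c$. As $\mathcal F_K$ is split, $H^1_*(\mathcal F_K)=0$. So the standing hypotheses hold, and $Q=0$ by Proposition 11. Suppose $M\ne0$.

**Step 1: show that $N$ is cyclic of finite length.** By (5), $N_n/\pi N_n\cong M_n$. Let $M$ be generated in degree $\sigma$, and let $\xi\in N_\sigma$ lift a generator. By Nakayama's lemma in each degree, $\xi$ generates $N=\bigoplus N_n$ over $S_R$. Also $N\ne0$. For $|n|\gg0$ we have $M_n=0$, hence $N_n=0$. So $N$ has finite length.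

**Step 2: kill $H^1$ by an extension.** Let
$$0\to\mathcal F\to\mathcal G\to\mathcal O_X(-\sigma)\to0$$
be the extension with class $\xi\in H^1(\mathcal F(\sigma))$, and let $G$ be its special fiber. The map $H^0_*(\mathcal O_X(-\sigma))=S_R(-\sigma)\to N$ sends $1$ to $\xi$, so it is onto, and $H^1_*(\mathcal G)=0$. Likewise $H^1_*(G)=0$, because the image of $\xi$ generates $M$.

**Step 3: dualize and extend again.** Since $\mathcal F^\vee\cong\mathcal F(-c)$, dualizing gives $0\to\mathcal O_X(\sigma)\to\mathcal G^\vee\to\mathcal F(-c)\to0$. Hence $H^1_*(\mathcal G^\vee)\cong N(-c)$ and $H^1_*(G^\vee)\cong M(-c)$, compatibly with reduction. Let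
$$0\to\mathcal G^\vee\to\mathcal B\to\mathcal O_X(-\sigma-c)\to0 \tag{7}$$
be the extension whose class in $H^1(\mathcal G^\vee(\sigma+c))\cong N_\sigma$ corresponds to $\xi$, and let $B$ be its special fiber. As in Step 2, $H^1_*(\mathcal B)=0$ and $H^1_*(B)=0$. Moreover $H^2_*(B)$ is a quotient of $H^2_*(G^\vee)$, and $H^2(G^\vee(n))$ is dual to $H^1(G(-n-4))=0$. So $H^2_*(B)=0$.

**Step 4: show that $\mathcal B$ is split.** By Horrocks' criterion $B\cong\bigoplus_{i=1}^4\mathcal O(b_i)$. Since $H^1_*(\mathcal B)=0$, the map $H^0_*(\mathcal B)\to H^0_*(B)$ is onto. So the isomorphism lifts to a map $\bigoplus\mathcal O_X(b_i)\to\mathcal B$. The zero locus of its determinant is closed in $X$ and misses the special fiber. As $X$ is proper over the local ring $R$, every nonempty closed subset of $X$ meets the special fiber; so this locus is empty, and the map is an isomorphism.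

**Step 5: count equations.** The map $\mathcal B\to\mathcal O_X(-\sigma-c)$ in (7) is now given by four homogeneous elements $\varphi_1,\dots,\varphi_4\in S_R$. Because $H^1_*(\mathcal B)=0$, the cohomology sequence of (7) gives, up to a shift, $N\cong S_R/(\varphi_1,\dots,\varphi_4)$. Since $N\ne0$, no $\varphi_i$ is a unit. A homogeneous nonunit is zero, or has positive degree, or is a nonunit of $R$. So all $\varphi_i$ lie in $\mathfrak m=(\pi,x,y,z,w)$. As $N$ has finite length, $(\varphi_1,\dots,\varphi_4)$ generates an ideal primary to the maximal ideal in $(S_R)_{\mathfrak m}$, a regular local ring of dimension $5$. By Krull's height theorem four elements generate an ideal of height at most $4$, a contradiction.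

So $M=0$, and $F$ is split by Horrocks' criterion. $\blacksquare$

## 8. Curves on cubic surfaces: Theorem C

*Proof of Theorem C(1).* If $0\in U$ there is nothing to prove. Otherwise take $\mathcal F$ as in Lemma 9. Since $H^1_*(\mathcal F_K)=0$, Horrocks' criterion over $K$ shows that $\mathcal F_K$ is split. By Lemma 1, $H^1_*(F)\cong H^1_*(\mathcal I_{C_0})(a)$ is monogenic. Theorem B says that $F$ is split, and Lemma 1 says that $C_0$ is a complete intersection. $\blacksquare$

*Proof of Theorem C(2).* If $C_0$ is not a complete intersection, Lemma 2 gives $r\ge1$ with $h^0(\mathcal I_{C_0}(a-r))\ne0$. If $r\ge2$, multiplying by forms of degree $r-2$ gives $h^0(\mathcal I_{C_0}(a-2))\ne0$, which is excluded. So $r=1$. For $s=0$ this contradicts Lemma 3. For $s=1$, $H^1_*(F)\cong H^1_*(\mathcal I_{C_0})(a)$ is monogenic by Lemma 8, and (1) gives a contradiction. $\blacksquare$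

For part (3), where $a=5$, we must exclude curves on cubic surfaces.

**Lemma 12.** Let $4\le a\le b$, $d=ab$, $e=a+b-4$, $\delta=(a-3)(b-3)=d-3(e+1)>0$. Suppose a smooth curve $C$ of degree $d$ with $\omega_C\cong\mathcal O_C(e)$ lies on a cubic surface $\Sigma$. Then $\delta=2$ or $\delta\ge e+1$.

*Proof.* By Lemma 6, $C$ lies in no plane and on no quadric, so $\Sigma$ is integral. Note $d\ge16$. By the classification of integral cubic surfaces (e.g. Dolgachev, *Classical Algebraic Geometry*, §9.2), $\Sigma$ is one of the following:

- (A) normal with at most rational double points;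
- (B) a cone over an integral plane cubic;
- (C) non-normal and not a cone, with normalization the ruled surface $\mathbb F_1$, where $\mathcal O_\Sigma(1)$ pulls back to $H=E+2f$, with $E^2=-1$ and $f$ a fiber.

In cases (A) and (C) let $\tilde C$ be the strict transform of $C$ on the minimal resolution, respectively on $\mathbb F_1$. It is birational to $C$. This is clear in (A), where the singularities are isolated. In (C), a general plane section of $\Sigma$ is an integral plane cubic, which has at most one singular point. So the one-dimensional part of the singular locus has degree at most $1$ and cannot contain $C$. Being also finite over the smooth curve $C$, $\tilde C$ is isomorphic to $C$.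

**Case (A): show $\delta\ge e+1$ by estimating a self-intersection.** Let $\rho:\tilde\Sigma\to\Sigma$ be the minimal resolution and $H=\rho^*\mathcal O(1)$. For rational double points $K_{\tilde\Sigma}=\rho^*K_\Sigma=-H$. Put $Z=\tilde C-(e+1)H$. Adjunction gives $\mathcal O_{\tilde C}(\tilde C-H)\cong\omega_{\tilde C}\cong\mathcal O_{\tilde C}(eH)$, so $\mathcal O_{\tilde C}(Z)$ is trivial. Rational singularities give $H^1(\mathcal O(Z-\tilde C))=H^1(\Sigma,\mathcal O_\Sigma(-e-1))$. This is $0$, because it sits between $H^1(\mathcal O_{\mathbb P^3}(-e-1))$ and $H^2(\mathcal O_{\mathbb P^3}(-e-4))$. By Lemma 4 we may take $Z$ effective and disjoint from $\tilde C$. Then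
$$Z\cdot H=d-3(e+1)=\delta,\qquad Z^2=Z\cdot\tilde C-(e+1)Z\cdot H=-(e+1)\delta .$$
Write $Z=A+B$, where $B$ is supported on curves $P$ with $H\cdot P=0$, and $A=\sum n_iA_i$ with $H\cdot A_i\ge1$. A component $P$ of $B$ lies in $Z$, so it is disjoint from $\tilde C$, and $P\cdot Z=P\cdot\tilde C-(e+1)P\cdot H=0$. So $Z\cdot B=0$, and $A\cdot B=-B^2\ge0$ because the exceptional curves are negative definite. Hence $Z^2=Z\cdot A=A^2+A\cdot B\ge A^2$. By adjunction $A_i^2=2p_a(A_i)-2+H\cdot A_i\ge-1$. Distinct components meet nonnegatively, so
$$A^2\ge-\sum n_i^2\ge-\Bigl(\sum n_i\Bigr)^2\ge-(A\cdot H)^2=-\delta^2 .$$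
Therefore $(e+1)\delta\le\delta^2$, that is, $\delta\ge e+1$.

**Case (B): show that it does not occur.** We use Lemma 5 with $m=3$, so $d=3\alpha+\varepsilon$.

If the base cubic is smooth, then $\gamma=1$ and (4) reads $3\alpha^2+2\alpha\varepsilon-2\varepsilon-3\alpha=de$. Adding $d=3\alpha+\varepsilon$ we get $3\alpha^2+2\alpha\varepsilon-\varepsilon=d(e+1)$. If $\varepsilon=0$, then $\alpha=e+1$, $d=3(e+1)$ and $\delta=0$; false. If $\varepsilon=1$, then $(3\alpha-1)(\alpha+1)=(3\alpha+1)(e+1)$. Multiply by $3$ and reduce modulo $3\alpha+1$: the left side is $(3\alpha-1)(3\alpha+3)\equiv(-2)(2)=-4$. So $d=3\alpha+1$ divides $4$; false.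

If the base cubic is singular, then $\gamma=0$ and (4) reads $3\alpha^2+2\alpha\varepsilon-2\varepsilon-5\alpha=de$. If $\varepsilon=0$, then $3\alpha-5=3e$; false modulo $3$. If $\varepsilon=1$, then $3\alpha^2-3\alpha-2=(3\alpha+1)e$. Tripling, $0\equiv1+3-6=-2$ modulo $3\alpha+1$, so $d$ divides $2$; false.

**Case (C): compute on $\mathbb F_1$.** Write $\tilde C\sim\alpha E+\beta f$. Then $d=\tilde C\cdot H=\alpha+\beta$. Since $E\cdot H=f\cdot H=1<d$, the curve $\tilde C$ is neither $E$ nor a fiber. So $\alpha=\tilde C\cdot f>0$ and $\tilde C\cdot E=\beta-\alpha\ge0$. Put $W=K+\tilde C-eH$ with $K=-2E-3f$. By adjunction $\mathcal O_{\tilde C}(W)$ is trivial. The group $H^1(W-\tilde C)=H^1(K-eH)$ is dual to $H^1(eH)$. The direct image of $\mathcal O(eE+2ef)$ on $\mathbb P^1$ is $\bigoplus_{i=0}^e\mathcal O(2e-i)$, and the higher direct image vanishes, so $H^1(eH)=0$. By Lemma 4, $W\sim uE+vf$ is effective, so $u,v\ge0$, and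
$$0=W\cdot\tilde C=u(\beta-\alpha)+v\alpha .$$
Hence $v=0$, and either $u=0$ or $\alpha=\beta$. Here $u=\alpha-2-e$ and $v=\beta-3-2e$, so $\beta=2e+3$. If $u=0$, then $\alpha=e+2$, $d=3e+5$ and $\delta=2$. If $\alpha=\beta$, then $d=4e+6$ and $\delta=e+3\ge e+1$. $\square$

*Proof of Theorem C(3).* Let $(a,b)=(5,5)$ or $(5,6)$, and let $C_0$ be a smooth specialization which is not a complete intersection. By (2), $h^0(\mathcal I_{C_0}(3))\ne0$, so $C_0$ lies on a cubic surface, and by Fact 1 Lemma 12 applies. But $(\delta,e+1)=(4,7)$, respectively $(6,8)$, so neither $\delta=2$ nor $\delta\ge e+1$ holds. $\blacksquare$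

*Proof of Theorem C(4).* Let $V\subset S_a\times S_b$ be the nonempty open set of pairs $(p,q)$ defining a smooth curve. It is smooth and irreducible, and it maps to the Hilbert scheme by a morphism $\Phi$ whose image $\Phi(V)$ is the locus of smooth complete intersections of type $(a,b)$.

**Step 1: show that $\Phi(V)$ is open.** Let $C=\Phi(p,q)$. On tangent spaces $\Phi$ induces the restriction map
$$H^0(\mathcal O(a)\oplus\mathcal O(b))\to H^0(N_C)=H^0(\mathcal O_C(a)\oplus\mathcal O_C(b)),$$
which is onto because $H^1_*(\mathcal I_C)=0$. A morphism from a smooth variety that is onto on tangent spaces is smooth. Indeed, let $\mathcal A$ and $\mathcal A'$ be the complete local rings of the target and the source. Minimal generators of the maximal ideal of $\mathcal A$ map to part of a regular system of parameters of the power series ring $\mathcal A'$. So the surjection from a power series ring $k[[Y_1,\dots,Y_\rho]]\to\mathcal A$ defined by these generators becomes injective after composition with $\mathcal A\to\mathcal A'$; hence it is an isomorphism, and $\mathcal A'$ is a power series ring over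 $\mathcal A$. Smooth morphisms are open, so $\Phi(V)$ is open.

**Step 2: show that $\Phi(V)$ is closed among smooth connected curves.** Let $T$ be the closure of $\Phi(V)$ with its reduced structure and the universal family. It is irreducible, and by Step 1 $\Phi(V)$ is a dense open subset of it. A smooth connected curve $C_0$ parametrized by a point of $T$ is therefore a smooth specialization of type $(a,b)$. By Theorem A or by (3) it is a complete intersection, of some type $(a',b')$. By Fact 1 its degree is $ab$ and $\omega_{C_0}\cong\mathcal O_{C_0}(a+b-4)$. So $a'b'=ab$ and, comparing degrees of $\omega_{C_0}$, $a'+b'=a+b$. Hence $\{a',b'\}=\{a,b\}$, and $C_0$ is parametrized by a point of $\Phi(V)$. $\blacksquare$
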